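\title{An artinian ring whose Morita dual is not left artinian}

\begin{abstract}
Let $R$ be a left and right artinian ring and let ${}_RE_S$ be a bimodule that defines a Morita duality. Then $S$ is right artinian, and one may ask whether $S$ is also left artinian. We show that it need not be. For all integers $m\ge 2$ and $n\ge 3$ we construct division rings $D\subset C$ such that $C$ has left dimension $m$ and right dimension $n$ over $D$, while $W=\operatorname{Hom}_D({}_DC,{}_DD)$ has infinite left dimension over $C$. The triangular matrix ring with diagonal $C,D$ and corner $C$ is then artinian and has a Morita duality with the triangular matrix ring with corner $W$, which is neither left artinian nor left noetherian. The division rings are unions of chains of extensions, each produced by a representation of a triangular matrix ring over a division ring that preserves a weighted inner rank. We also prove a criterion for $S$ to be left artinian, and we show that $W$ is one-dimensional over $C$ when $m=n=2$.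
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, rings have an identity and modules are unital. Let ${}_RE_S$ be a bimodule. For a left $R$-module $M$ put $M^*=\operatorname{Hom}_R(M,E)$, a right $S$-module, and for a right $S$-module $N$ put $N^*=\operatorname{Hom}_S(N,E)$, a left $R$-module. A module is \emph{$E$-reflexive} if the evaluation map into its double dual is an isomorphism. The bimodule ${}_RE_S$ \emph{defines a Morita duality} if ${}_RR$, ${}_RE$, $S_S$ and $E_S$ are $E$-reflexive and the classes of $E$-reflexive left $R$-modules and of $E$-reflexive right $S$-modules are closed under submodules and factor modules; the functors $\operatorname{Hom}_R(-,E)$ and $\operatorname{Hom}_S(-,E)$ are then a duality between these classes. We use the standard equivalent form of the definition: ${}_RE_S$ defines a Morita duality if and only if the canonical maps $R\to\operatorname{End}(E_S)$ and $S\to\operatorname{End}({}_RE)$ are isomorphisms and both ${}_RE$ and $E_S$ are injective cogenerators. (A module is a \emph{cogenerator} if every module embeds in a direct product of copies of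 it. An injective module is a cogenerator as soon as it contains a copy of every simple module.) The following theorem is known.

\begin{theorem}\label{thm:known}
For rings $R$ and $S$ the following are equivalent.
\begin{enumerate}
\item[(1)] There is a duality between the category of finitely generated left $R$-modules and the category of finitely generated right $S$-modules.
\item[(2)] $R$ is left artinian and some bimodule ${}_RE_S$ defines a Morita duality.
\item[(3)] $S$ is right artinian and some bimodule ${}_RE_S$ defines a Morita duality.
\end{enumerate}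
\end{theorem}

Thus a Morita duality matches the left side of $R$ with the right side of $S$. The two remaining sides, right $R$-modules and left $S$-modules, do not occur in the duality, but they are tied together by the fact that each ring is the endomorphism ring of $E$ over the other. This leads to the following question, in which \emph{artinian} means left and right artinian.

\medskip
\noindent\textbf{Question.} \emph{Let $R$ be an artinian ring and let ${}_RE_S$ define a Morita duality. Must $S$ be left artinian?}
\medskip

The most familiar example suggests a positive answer. If $R$ is a finite-dimensional algebra over a field $k$ and $E=\operatorname{Hom}_k(R,k)$, then $\operatorname{Hom}_R(-,E)\cong\operatorname{Hom}_k(-,k)$ on both sides, so ${}_RE_R$ defines a Morita duality with $S=R$. Here all left and right lengths are controlled by one number, the dimension over $k$. Without a central field of finite codimension no such number is available, and the answer to the question is negative.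

For division rings $D\subseteq C$ write $[C:D]_L=\dim({}_DC)$ and $[C:D]_R=\dim(C_D)$, and let
\[
W=\operatorname{Hom}_D({}_DC,{}_DD),\qquad (cf)(x)=f(xc),\quad (fd)(x)=f(x)d
\]
for $f\in W$, $c,x\in C$, $d\in D$. These formulas make $W$ a $C$-$D$-bimodule.

\begin{theorem}\label{thm:division}
For all integers $m\ge2$ and $n\ge3$ there are division rings $D\subset C$ with $[C:D]_L=m$, $[C:D]_R=n$ and $\dim({}_CW)=\infty$.
\end{theorem}

\begin{theorem}\label{thm:main}
Let $C$, $D$, $W$ be as in Theorem~\ref{thm:division}, and let
\[
R=\begin{pmatrix}C&C\\0&D\end{pmatrix},\qquad S=\begin{pmatrix}C&W\\0&D\end{pmatrix},\qquad E=\begin{pmatrix}C&0\\C&D\end{pmatrix},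
\]
with $R$ and $S$ acting on $E$ by
\[
\begin{pmatrix}c&v\\0&d\end{pmatrix}\begin{pmatrix}x&0\\y&z\end{pmatrix}=\begin{pmatrix}cx+vy&0\\dy&dz\end{pmatrix},\qquad
\begin{pmatrix}x&0\\y&z\end{pmatrix}\begin{pmatrix}c&f\\0&d\end{pmatrix}=\begin{pmatrix}xc&0\\yc&f(y)+zd\end{pmatrix}.
\]
Then $R$ is artinian, of left length $3$ and right length $n+2$; the bimodule ${}_RE_S$ defines a Morita duality; and $S$ is right artinian, of right length $m+2$, but neither left artinian nor left noetherian.
\end{theorem}

Section~\ref{sec:criterion} contains a criterion for $S$ to be left artinian. It is not needed for the two theorems, but it explains why $W$ is the object to look at. Section~\ref{sec:triangular} derives Theorem~\ref{thm:main} from Theorem~\ref{thm:division}. Section~\ref{sec:W} describes $W$ in coordinates, shows that $\dim({}_CW)=1$ when $m=n=2$, and sets out the plan for Theorem~\ref{thm:division}: the rings $C$ and $D$ are unions of chains, and each link of the chain adjoins coefficients as freely as possible. The tool that makes ``freely'' precise is Theorem~\ref{thm:left}, which is stated in Section~\ref{sec:rank},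 used in Sections~\ref{sec:relations} and~\ref{sec:construction}, and proved in Section~\ref{sec:proofL}. The proofs of Theorems~\ref{thm:division} and~\ref{thm:main} are self-contained: besides linear algebra over division rings they use only the snake lemma and Ore localization.

\section{The radical layer of the dual ring}\label{sec:criterion}

If $M$ is an $R$-$R'$-bimodule, then $\operatorname{Hom}_R(M,E)$ is an $R'$-$S$-bimodule through $(r'f)(x)=f(xr')$ and $(fs)(x)=f(x)s$. In particular the dual of an $R$-$R$-bimodule is an $R$-$S$-bimodule, and it can be dualized once more \emph{as a left $R$-module}; the result is an $S$-$S$-bimodule. We write $J(\cdot)$ for the Jacobson radical.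

\begin{theorem}\label{thm:criterion}
Let $R$ be left artinian, let ${}_RE_S$ define a Morita duality, and put $J=J(R)$, $K=J(S)$. Then
\[
K/K^2\cong\operatorname{Hom}_R\bigl(\operatorname{Hom}_R(J/J^2,E),E\bigr)
\]
as $S$-$S$-bimodules, and the following are equivalent: \textup{(i)} $S$ is left artinian; \textup{(ii)} $S/K^2$ is left artinian; \textup{(iii)} $\operatorname{Hom}_R(\operatorname{Hom}_R(J/J^2,E),E)$ is a finitely generated left $S$-module.
\end{theorem}

\begin{proof}
By Theorem~\ref{thm:known} the ring $S$ is right artinian, so $K$ is nilpotent and $S/K$ is semisimple. Both duality functors are exact and send nonzero modules to nonzero modules, because $E$ is an injective cogenerator on both sides. They send simple modules to simple modules: a simple module $M$ is a factor of the ring, hence reflexive, and a submodule $0\ne N\subsetneq M^*$ would give a nonzero proper submodule $(M^*/N)^*$ of $M^{**}\cong M$.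

Let $k\in\{1,2\}$. Evaluation at $1$ identifies $\operatorname{Hom}_R(R/J^k,E)$ with the sub-bimodule $\{x\in E:J^kx=0\}$ and $\operatorname{Hom}_S(S/K^k,E)$ with the sub-bimodule $\{x\in E:xK^k=0\}$. The left module $R/J^k$ has a filtration with $k$ factors, each a finite direct sum of simple modules. Its dual has a filtration of the same kind, so it is annihilated by $K^k$. Hence $J^kx=0$ implies $xK^k=0$. The same argument applied to the right module $S/K^k$ gives the converse. Let $E_k$ be the common value of the two annihilators.

Dualizing $0\to J/J^2\to R/J^2\to R/J\to0$ gives $\operatorname{Hom}_R(J/J^2,E)\cong E_2/E_1$ as $R$-$S$-bimodules. Since $S=\operatorname{End}({}_RE)$, we have $\operatorname{Hom}_R(E/E_k,E)=\{s\in S:E_ks=0\}$. This set equals $K^k$: it contains $K^k$, and if $s\notin K^k$ then, $E_S$ being a cogenerator, some homomorphism $S/K^k\to E$ does not annihilate the class of $s$, that is, $xs\ne0$ for some $x\in E_k$. Dualizing $0\to E_2/E_1\to E/E_1\to E/E_2\to0$ now gives $\operatorname{Hom}_R(E_2/E_1,E)\cong K/K^2$, which is the first claim.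

Condition (i) implies (ii). If (ii) holds, then ${}_S(K/K^2)$ is semisimple and artinian, hence finitely generated, which is (iii). Assume (iii), say $K=I+K^2$ with $I=\sum_{j=1}^pSa_j\subseteq K$. Then $K^i=K^{i-1}I+K^{i+1}\subseteq I+K^{i+1}$ for all $i\geq 1$, so $K=I$ because $K$ is nilpotent. From $K^i=\sum_jK^{i-1}a_j$ we see by induction that every ${}_SK^i$ is finitely generated. Thus each $K^i/K^{i+1}$ is a finitely generated left module over the semisimple ring $S/K$, and ${}_SS$ has finite length.
\end{proof}

So the question concerns the operation of taking the left dual of a bimodule twice. Consider it for bimodules over division rings. For ${}_CM_D$ let $M^\vee=\operatorname{Hom}_C({}_CM,{}_CC)$, a $D$-$C$-bimodule. If $\dim({}_CM)$ is finite, it equals $\dim(M^\vee_C)$; this says nothing about the dimension of $M^\vee$ on the left. The simplest bimodules are those with $\dim({}_CM)=1$, and we take $M={}_CC_D$ for an inclusion $D\subseteq C$. Evaluation at $1$ gives $M^\vee\cong{}_DC_C$, and therefore $M^{\vee\vee}=W$. The dimensions are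
\[
\begin{array}{c|ccc}
 & M={}_CC_D & M^\vee={}_DC_C & M^{\vee\vee}={}_CW_D\\ \hline
\text{right dimension} & n & 1 & m\\
\text{left dimension} & 1 & m & \dim({}_CW)
\end{array}
\]
where $m=[C:D]_L$ and $n=[C:D]_R$ are finite. In Theorem~\ref{thm:main} the radical of $R$ is $M$ and the radical of $S$ is $M^{\vee\vee}$. The first column makes $R$ artinian, the entry $m$ in the third column makes $S$ right artinian, and the last entry decides whether $S$ is left artinian.

\section{The triangular rings}\label{sec:triangular}

\begin{proof}[Proof of Theorem~\ref{thm:main}, assuming Theorem~\ref{thm:division}]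
Let $e_{11},e_{22}$ be the diagonal idempotents of $R$ or of $S$, and let $u_1,\dots,u_m$ be a basis of ${}_DC$. The functionals $f_1,\dots,f_m\in W$ with $f_i(u_j)=\delta_{ij}$ form a basis of $W_D$, since $f=\sum_if_i\,f(u_i)$ for every $f\in W$.

\emph{Lengths.} The left module $Re_{11}$ is simple, and $Re_{22}$ has the simple submodule ${}_CC$ with simple factor ${}_DD$; so ${}_RR$ has length $3$. The right module $e_{11}R$ has the submodule $C_D$ of length $n$ with simple factor, and $e_{22}R$ is simple; so $R_R$ has length $n+2$. With $W_D$ in place of $C_D$ the same count gives length $m+2$ for $S_S$. Every left $C$-subspace $W'\subseteq W$ gives a left ideal $\left(\begin{smallmatrix}0&W'\\0&0\end{smallmatrix}\right)$ of $S$. As $\dim({}_CW)=\infty$, there are infinite strictly descending and strictly ascending chains of such left ideals.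

\emph{The bimodule.} The left action is matrix multiplication on the first column of $E$; the second column is the factor module of $Re_{22}$ by its submodule $C$. For the right action, acting by $\left(\begin{smallmatrix}c&f\\0&d\end{smallmatrix}\right)$ and then by $\left(\begin{smallmatrix}c'&f'\\0&d'\end{smallmatrix}\right)$ gives the $(2,2)$-entry $f'(yc)+f(y)d'+zdd'=(cf'+fd')(y)+zdd'$, as associativity requires. The two actions commute because $f(dy)=df(y)$.

\emph{The left module ${}_RE$.} A left $R$-module $M$ is the same as a left $C$-space $U=e_{11}M$, a left $D$-space $V=e_{22}M$ and a $D$-linear map $\psi:V\to U$, the action of the matrix unit in place $(1,2)$. We write $M=(V\to U)$. The columns of $E$ are $E_1=(C\xrightarrow{\mathrm{id}}C)$ and $E_2=(D\to0)$. A homomorphism $M\to E_1$ is a pair of maps $g:V\to C$ ($D$-linear) and $h:U\to C$ ($C$-linear) with $g=h\psi$; so $h$ is arbitrary and determines $g$. A homomorphism $M\to E_2$ is an arbitrary $D$-linear map $V\to D$. Hence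
\[
\operatorname{Hom}_R(M,E_1)\cong\operatorname{Hom}_C(U,C),\qquad\operatorname{Hom}_R(M,E_2)\cong\operatorname{Hom}_D(V,D).
\]
Both functors are exact in $M$, so ${}_RE$ is injective. The simple left $R$-modules are $(0\to C)\subset E_1$ and $(D\to0)=E_2$, so ${}_RE$ is a cogenerator. The displayed formulas also give $\operatorname{Hom}(E_1,E_1)=C$ (right multiplications), $\operatorname{Hom}(E_1,E_2)=\operatorname{Hom}_D(C,D)=W$, $\operatorname{Hom}(E_2,E_1)=0$ and $\operatorname{Hom}(E_2,E_2)=D$. These are exactly the maps given by the entries $c,f,0,d$ of an element of $S$, so $S\to\operatorname{End}({}_RE)$ is an isomorphism.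

\emph{The right module $E_S$.} A right $S$-module $Y$ consists of a right $C$-space $Y_1=Ye_{11}$, a right $D$-space $Y_2=Ye_{22}$ and a $D$-linear map $Y_1\otimes_CW\to Y_2$, equivalently a $C$-linear map $Y_1\to\operatorname{Hom}_D(W_D,Y_2)$. The map
\[
Y_2\otimes_DC\to\operatorname{Hom}_D(W_D,Y_2),\qquad y\otimes c\mapsto\bigl(f\mapsto yf(c)\bigr),
\]
is right $C$-linear and natural in $Y_2$. It is bijective, because it sends $\sum_iy_i\otimes u_i$ to the map with $f_j\mapsto y_j$; here the finiteness of $[C:D]_L$ is used. So a right $S$-module is a $C$-linear map $\mu:Y_1\to Y_2\otimes_DC$, and a homomorphism is a pair $(g,h)$ of linear maps with $\mu'g=(h\otimes1)\mu$. The rows of $E$ are $F_1=(C\to0)$ and $F_2=(C\to D\otimes_DC,\ y\mapsto1\otimes y)$. Since the structure map of $F_2$ is bijective, in a homomorphism $(g,h):Y\to F_2$ the map $h$ is arbitrary and determines $g$. Hence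
\[
\operatorname{Hom}_S(Y,F_1)\cong\operatorname{Hom}_C(Y_1,C),\qquad\operatorname{Hom}_S(Y,F_2)\cong\operatorname{Hom}_D(Y_2,D),
\]
and $E_S$ is injective. It contains the two simple modules, namely $F_1$ and the submodule of $F_2$ with $Y_1=0$, $Y_2=D$, so it is a cogenerator. Finally, $\operatorname{Hom}(F_1,F_1)=C$ (left multiplications); $\operatorname{Hom}(F_2,F_1)=\operatorname{Hom}_C(C_C,C_C)=C$, where $v\in C$ acts by $(y,z)\mapsto vy$; $\operatorname{Hom}(F_1,F_2)=0$; and $\operatorname{Hom}(F_2,F_2)=D$, where $d$ acts by $h(z)=dz$ and, from $1\otimes g(y)=d\otimes y$, by $g(y)=dy$. These are the maps given by the entries $c,v,0,d$ of an element of $R$, so $R\to\operatorname{End}(E_S)$ is an isomorphism.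
\end{proof}

\section{The bimodule $W$ and the plan of the construction}\label{sec:W}

Two cases show what has to be avoided. First, suppose that $C$ is finite-dimensional over a subfield $k\subseteq D$ that is central in $C$. Then $k$ acts on $W$ in the same way from both sides, and $\dim_kW=m\dim_kD=\dim_kC$, so $\dim({}_CW)=1$. Second, the same conclusion holds for the smallest proper extensions, with no finiteness over the center.

\begin{proposition}\label{prop:two}
If $[C:D]_L=[C:D]_R=2$, then $\dim({}_CW)=1$.
\end{proposition}

\begin{proof}
Let $u\in C\setminus D$, so that $C=D\oplus Du=D\oplus uD$. Write $ud=\sigma(d)u+\delta(d)$ for $d\in D$ and $u^2=\lambda u+\mu$, with $\sigma(d),\delta(d),\lambda,\mu\in D$. The map $\sigma:D\to D$ is onto: given $d$, write $du=d_1+ud_2=(d_1+\delta(d_2))+\sigma(d_2)u$ and compare coefficients of $u$. Let $f\in W$ be defined by $f(a+bu)=b$. Then $(df)(a+bu)=f\bigl(ad+b\delta(d)+b\sigma(d)u\bigr)=b\sigma(d)$, so $df=f\sigma(d)$ and $Df=fD$. Hence $CfD=CDf=Cf$ is a sub-bimodule of $W$. It contains $f$ and $uf$, whose values at $(1,u)$ are $(0,1)$ and $(1,\lambda)$.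 These are right $D$-independent and $\dim(W_D)=2$, so $W=Cf$.
\end{proof}

Since $n=1$ forces $C=D$, the hypothesis $n\ge3$ of Theorem~\ref{thm:division} cannot be weakened when $m=2$.

\subsection*{Coordinates}
Let $D\subseteq C$ be division rings and let $u_1,\dots,u_m\in C$ be left $D$-independent; they need not span $C$. Put
\begin{equation}\label{eq:stabilizer}
N=\sum_jDu_j,\qquad\Omega=\{z\in C:Nz\subseteq N\},\qquad u_iz=\sum_j\pi(z)_{ij}u_j\quad(z\in\Omega).
\end{equation}
Then $\Omega$ is a subring of $C$, the \emph{stabilizer} of $N$, and $\pi:\Omega\to M_m(D)$ is a ring homomorphism. An element $z\in C$ lies in $\Omega$ as soon as $u_jz\in N$ for all $j$. The ring $\Omega$ acts on $\operatorname{Hom}_D(N,D)$ by $(zf)(x)=f(xz)$. Identify $f$ with the column $(f(u_i))_i\in D^m$. From $(zf)(u_i)=\sum_j\pi(z)_{ij}f(u_j)$ we see that $z$ acts on $D^m$ as the matrix $\pi(z)$. If the $u_j$ span ${}_DC$, then $N=\Omega=C$, and we have described ${}_CW$: it is $D^m$ with $C$ acting through $\pi$.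

\subsection*{The plan}
We fix from the start elements $u_1,\dots,u_m$, elements $v_1,\dots,v_n$, and columns $w_1,w_2,\dots$, and we enlarge $D$ and $C$ until the $u_j$ are a left basis of $C$ over $D$, the $v_l$ are a right basis, and the $w_k$ are left $C$-independent in $W=D^m$. Spanning is obtained in the limit: one kind of step produces $D'\subseteq C'$ with $C\subseteq\sum_jD'u_j$, the other kind produces $D'\subseteq C'$ with $C\subseteq\sum_lv_lD'$, and we alternate. Independence passes to unions of chains, so it only has to survive each step. The difficulty is that the new elements of $D'$ and $C'$ may create linear relations. To exclude this we need extensions in which every relation over the new rings can be traced back to the old ones. The next section provides them. At an intermediate stage only $\Omega$ acts on $D^m$, so independence of the $w_k$ can only be required over $\Omega$; Example~\ref{ex:small} shows that this is what is needed to obtain independence over all of $C$ after the next step.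

\section{Representations that preserve the inner rank}\label{sec:rank}

Recall that the rank of a matrix $M$ over a division ring $F$ is the dimension of its left row space; it equals the dimension of its right column space, and also the least $r$ such that $M=\Gamma\Delta$ with $\Gamma$ having $r$ columns. Elementary block operations give
\begin{equation}\label{eq:schur}
\operatorname{rank}\begin{pmatrix}I_q&d\\v&g\end{pmatrix}=\operatorname{rank}\begin{pmatrix}I_q&0\\0&g-vd\end{pmatrix}=q+\operatorname{rank}(g-vd).
\end{equation}
This formula turns a relation $vd=g$ into the statement that a matrix built from $v,d,g$ has small rank.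

Let $A,B$ be division rings, ${}_AX_B$ a bimodule, and $T=\left(\begin{smallmatrix}A&X\\0&B\end{smallmatrix}\right)$ with diagonal idempotents $e_A,e_B$. A \emph{$T$-matrix} is a finite matrix each of whose rows and columns carries a type, $A$ or $B$, such that the entry in a row of type $i$ and a column of type $j$ lies in $e_iTe_j$. Thus $(A,A)$-entries lie in $A$, $(A,B)$-entries in $X$, $(B,B)$-entries in $B$, and $(B,A)$-entries are $0$. The product $\Gamma\Delta$ is defined when the column types of $\Gamma$ are the row types of $\Delta$; we call these the \emph{middle labels}, and we allow that there are none, in which case the product is $0$. Because $(B,A)$-entries vanish, only middle labels $A$ contribute to the $(A,A)$-entries of $\Gamma\Delta$, and only middle labels $B$ contribute to the $(B,B)$-entries.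

For positive integers $p,q$ the \emph{inner rank} $\operatorname{rk}_{p,q}M$ is the least value of $pa+qb$ over all factorizations $M=\Gamma\Delta$ into $T$-matrices with $a$ middle labels $A$ and $b$ middle labels $B$. We write $\varepsilon_i$ for unit rows and unit columns.

\begin{theorem}\label{thm:left}
Let $m\ge1$ and let $x_1,\dots,x_m\in X$ be left $A$-independent. There are a division ring $F$, ring homomorphisms $\theta:A\to F$ and $\rho:B\to M_m(F)$, and an additive map $\xi:X\to F^m$ (rows) with $\xi(axb)=\theta(a)\xi(x)\rho(b)$ and $\xi(x_i)=\varepsilon_i$, such that for every $T$-matrix $M$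
\[
\operatorname{rank}\widehat M=\operatorname{rk}_{1,m}M.
\]
Here $\widehat M$ is the matrix over $F$ obtained by replacing each entry of $M$ by its image, a block of size $1\times1$, $1\times m$, $m\times m$ for the types $(A,A)$, $(A,B)$, $(B,B)$, and the $m\times1$ zero block for the type $(B,A)$.
\end{theorem}

For any $\theta,\rho,\xi$ with the stated compatibility we have $\widehat{\Gamma\Delta}=\widehat\Gamma\,\widehat\Delta$, and the middle size of this product is $a+mb$; so $\operatorname{rank}\widehat M\le\operatorname{rk}_{1,m}M$ always holds. The content of the theorem is the reverse inequality: a matrix has small rank over $F$ only if this is forced by a factorization over $T$. The maps $\theta$ and $\rho$ are injective because $A$ and $B$ are division rings, and $\xi$ is injective because the $1\times1$ matrix $(x)$ with $x\ne0$ has positive inner rank. For $m=1$ the theorem embeds $A$, $B$ and $X$ compatibly in one division ring $F$, with a prescribed nonzero element $x_1$ going to $1$.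

\begin{example}\label{ex:kronecker}
Let $A=B=k$ be a field, $X=kx_1\oplus kx_2$ with the same action of $k$ on both sides, and $m=1$. From $\xi(x_1)=1$ we get $\theta=\rho$, so $k\subseteq F$; put $y=\xi(x_2)$. For $a,b\in k$ consider
\[
M=\begin{pmatrix}x_1&x_2\\x_2+ax_1&-bx_1\end{pmatrix},\qquad\widehat M=\begin{pmatrix}1&y\\y+a&-b\end{pmatrix}
\]
(rows of type $A$, columns of type $B$). A factorization through one label $A$ would make the entries of the first column multiples of one element of $X$, and a factorization through one label $B$ would do the same for the first row. Neither is possible, so $\operatorname{rk}_{1,1}M=2$, and \eqref{eq:schur} gives $y^2+ay+b\ne0$. The choice $F=k$, $y\in k$ satisfies every requirement of the theorem except the equality of ranks.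
\end{example}

We also need the mirror image of the theorem.

\begin{theorem}\label{thm:right}
Let $n\ge1$ and let $y_1,\dots,y_n\in X$ be right $B$-independent. There are a division ring $F$, ring homomorphisms $\theta:B\to F$ and $\rho:A\to M_n(F)$, and an additive map $\xi:X\to F^n$ (columns) with $\xi(axb)=\rho(a)\xi(x)\theta(b)$ and $\xi(y_j)=\varepsilon_j$, such that $\operatorname{rank}\widehat M=\operatorname{rk}_{n,1}M$ for every $T$-matrix $M$. Here $\widehat M$ has blocks of size $n\times n$, $n\times1$, $1\times1$ for the types $(A,A)$, $(A,B)$, $(B,B)$, and $1\times n$ zero blocks for the type $(B,A)$.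
\end{theorem}

\begin{proof}
Put $A^\circ=B^{\mathrm{op}}$ and $B^\circ=A^{\mathrm{op}}$, regard $X$ as an $A^\circ$-$B^\circ$-bimodule $X^\circ$, and let $T^\circ$ be the corresponding triangular ring. The $y_j$ are left $A^\circ$-independent. If we rename the type $A$ as $B^\circ$ and the type $B$ as $A^\circ$, transposition is a bijection from $T$-matrices to $T^\circ$-matrices with $(\Gamma\Delta)^t=\Delta^t\Gamma^t$. Hence $\operatorname{rk}_{n,1}M$ is the inner rank of $M^t$ over $T^\circ$ with weight $1$ for $A^\circ$ and $n$ for $B^\circ$. Let $F^\circ,\theta^\circ,\rho^\circ,\xi^\circ$ be given by Theorem~\ref{thm:left} for $T^\circ$, and put $F=(F^\circ)^{\mathrm{op}}$, $\theta=\theta^\circ$, $\rho(a)=\rho^\circ(a)^t$, $\xi(x)=\xi^\circ(x)^t$. Transposition turns a product of matrices over $F^\circ$ into the product in the reverse order over $F$. Therefore $\theta$ and $\rho$ are ring homomorphisms, the identity $\xi^\circ(axb)=\theta^\circ(b)\xi^\circ(x)\rho^\circ(a)$ over $F^\circ$ becomes $\xi(axb)=\rho(a)\xi(x)\theta(b)$ over $F$, and rank, being the least middle size of a factorization, is preserved.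 Since $\widehat M$ is the transpose of $\widehat{M^t}$, the equality of ranks follows.
\end{proof}

As before, $\theta$, $\rho$ and $\xi$ are injective.

\section{From ranks to relations}\label{sec:relations}

Each independence statement below is proved in three moves. A relation over the new division ring is encoded by \eqref{eq:schur} as a matrix of small rank; Theorem~\ref{thm:left} gives a factorization of that matrix over $T$; and the factorization yields a relation over the old rings. The following case shows the mechanism and the role of the stabilizer.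

\begin{example}\label{ex:small}
Let $D\subseteq C$, let $u_1,u_2\in C$ be left $D$-independent, and let $N,\Omega,\pi$ be as in \eqref{eq:stabilizer}. Apply Theorem~\ref{thm:left} with $A=D$, $B=C$, $X={}_DC_C$, $m=2$, $x_j=u_j$. We obtain a division ring $D'\supseteq D$ and $\rho:C\to M_2(D')$, so that all of $C$ acts on $D'^2$. Let $w_1,w_2\in D^2$ be columns, $w_k=(w_{k1},w_{k2})^t$, and suppose that $\rho(c_1)w_1+\rho(c_2)w_2=0$ with $c_1,c_2\in C$ not both zero. We claim that $w_1,w_2$ already satisfy a nontrivial relation over $\Omega$. Consider
\[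
M=\left(\begin{array}{cc|c}u_1&0&w_{11}\\u_2&0&w_{12}\\0&u_1&w_{21}\\0&u_2&w_{22}\\ \hline c_1&c_2&0\end{array}\right),\qquad
\widehat M=\left(\begin{array}{cc|c}I_2&0&w_1\\0&I_2&w_2\\ \hline\rho(c_1)&\rho(c_2)&0\end{array}\right),
\]
with row types $A,A,A,A,B$ and column types $B,B,A$. By \eqref{eq:schur}, $\widehat M$ has rank $4$, so $M=\Gamma\Delta$ with $a+2b\le4$. If $b=0$, the $(B,B)$-entries $c_1,c_2$ vanish, which is excluded. If $b=2$, then $a=0$, and the $(A,A)$-entries vanish: $w_1=w_2=0$. Let $b=1$ and $a\le2$. The matrix $\Delta$ has one row $(\delta_1,\delta_2\,|\,0)$ of type $B$, with $\delta_i\in C$. There is a nonzero column over $C$ annihilated by $(\delta_1,\delta_2)$; after scaling, and after exchanging the indices $1,2$ if necessary, it is $(1,\eta)^t$. Replace the first two columns of $M$ and of $\Delta$ by the single column (first column) $+$ (second column)$\,\eta$. The row of type $B$ of $\Delta$ becomes zero, so the four rows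
\[
(u_1,w_{11}),\quad(u_2,w_{12}),\quad(u_1\eta,w_{21}),\quad(u_2\eta,w_{22})\qquad\text{in }C\oplus D
\]
are left $D$-combinations of at most two vectors. The first two are independent, so $(u_j\eta,w_{2j})=\lambda_{j1}(u_1,w_{11})+\lambda_{j2}(u_2,w_{12})$ with $\lambda_{ji}\in D$. The first coordinate says that $\eta\in\Omega$ with $\pi(\eta)=(\lambda_{ji})$, and the second says that $w_2=\pi(\eta)w_1$.
\end{example}

The next lemma carries out this elimination in general. For $x\in X$ we write $x\varepsilon_k$ for the row with $x$ in place $k$ and zeros elsewhere, and $H_i$ for the $i$th row of a matrix $H$.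

\begin{lemma}\label{lem:elimination}
Let $x_1,\dots,x_m\in X$ be left $A$-independent and let $w_{kj}\in A$ for $1\le k\le s$, $1\le j\le m$. Let $M$ be a $T$-matrix with $s$ columns of type $B$ followed by one column of type $A$. Suppose that the $sm$ rows $(x_j\varepsilon_k\,|\,w_{kj})$ occur among the rows of type $A$ of $M$, and that $\operatorname{rk}_{1,m}M\le sm$. Then there are a subset $\mathcal K\subseteq\{1,\dots,s\}$, possibly empty, and a matrix $H$ over $B$, with rows indexed by $1,\dots,s$, columns indexed by $\mathcal K$, and $H_k=\varepsilon_k$ for $k\in\mathcal K$, such that: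
\begin{enumerate}
\item[(a)] $cH=0$ for every row $(c\,|\,0)$ of type $B$ of $M$;
\item[(b)] for every row $(y\,|\,w)$ of type $A$ of $M$, the vector $(yH,w)\in X^{\mathcal K}\oplus A$ is a left $A$-combination of the vectors $(x_j\varepsilon_k,w_{kj})$ with $k\in\mathcal K$, $1\le j\le m$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $M=\Gamma\Delta$ with $a+mb\le sm$, and write $\Delta=\left(\begin{smallmatrix}\Delta_1&\delta\\ \Delta_2&0\end{smallmatrix}\right)$ with $\Delta_1\in X^{a\times s}$, $\delta\in A^{a\times1}$, $\Delta_2\in B^{b\times s}$. Let the columns of $H\in B^{s\times t}$ be a basis of the right $B$-space $\{h\in B^s:\Delta_2h=0\}$; then $t\ge s-b$. As $H$ has rank $t$, there is a set $\mathcal K$ of $t$ rows forming an invertible matrix $H_{\mathcal K}$. Replace $H$ by $HH_{\mathcal K}^{-1}$ and index its columns by $\mathcal K$, so that $H_k=\varepsilon_k$ for $k\in\mathcal K$.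

A row of type $B$ of $\Gamma$ has the form $(0\,|\,\gamma)$ with $\gamma\in B^b$; the corresponding row of $M$ has $c=\gamma\Delta_2$, which gives (a). A row of type $A$ of $\Gamma$ has the form $(\alpha\,|\,\beta)$ with $\alpha\in A^a$, $\beta\in X^b$; the corresponding row of $M$ has $y=\alpha\Delta_1+\beta\Delta_2$ and $w=\alpha\delta$, so $(yH,w)=\alpha\,(\Delta_1H\,|\,\delta)$. Hence the vectors $(yH,w)$ span a left $A$-space of dimension at most $a\le m(s-b)\le mt$. Among them are the $mt$ vectors $(x_jH_k,w_{kj})=(x_j\varepsilon_k,w_{kj})$ with $k\in\mathcal K$, which are independent because the $x_j$ are. They form a basis of the span, which gives (b).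
\end{proof}

\section{The construction of $D\subset C$}\label{sec:construction}

Fix $m\ge2$ and $n\ge3$.

\begin{definition}\label{def:state}
A \emph{state} consists of division rings $D\subseteq C$, elements $u_1=1,u_2,\dots,u_m$ and $v_1=1,v_2,\dots,v_n$ of $C$, and columns $w_1,w_2,\dots\in D^m$, $w_k=(w_{kj})_j$, such that
\begin{enumerate}
\item[(S1)] $u_1,\dots,u_m$ are left $D$-independent;
\item[(S2)] $v_1,\dots,v_n$ are right $D$-independent;
\item[(S3)] with $N,\Omega,\pi$ as in \eqref{eq:stabilizer}, the $w_k$ are left $\Omega$-independent: a finite relation $\sum_k\pi(z_k)w_k=0$ with $z_k\in\Omega$ forces all $z_k=0$.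
\end{enumerate}
A state $(D'\subseteq C')$ \emph{extends} $(D\subseteq C)$ if $C\subseteq C'$, $D\subseteq D'$, and the elements $u_j,v_l,w_k$ are the same. We write $N',\Omega',\pi'$ for its data.
\end{definition}

\subsection*{An initial state}
Condition (S3) is easy to meet when $\Omega$ is small compared with $D$. We arrange this by letting $u_2$ conjugate $D$ away from itself.

\begin{lemma}\label{lem:initial}
There is a state.
\end{lemma}

\begin{proof}
Let $k$ be a field, $L=k(t_i:i\in\mathbb Z)$, and $\sigma$ the $k$-automorphism of $L$ with $\sigma(t_i)=t_{i+1}$. The skew polynomial ring $L[x;\sigma]$, with $xa=\sigma(a)x$, is a domain with left and right division algorithms, hence a left and right Ore domain; let $C$ be its division ring of fractions. Put $D=k(t_0)$, $u_j=x^{j-1}$, $v_l=x^{l-1}$. The powers of $x$ are left and right independent over $L$, which gives (S1) and (S2).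

We show $\Omega=k$. The field $k$ is central in $C$, so $k\subseteq\Omega$ and $\pi(a)=aI_m$ for $a\in k$. Let $z\in\Omega$. Then $z=1z\in N$, say $z=\sum_{i<m}a_ix^i$ with $a_i\in k(t_0)$. From $xz=\sum_i\sigma(a_i)x^{i+1}\in N$ we get $a_{m-1}=0$ and $\sigma(a_i)\in k(t_0)\cap k(t_1)$ for $i<m-1$. This intersection is $k$, since a nonconstant element of $k(t_1)$ lying in $k(t_0)$ would make $t_1$ algebraic over $k(t_0)$. So all $a_i\in k$, and $x^{m-1}z=\sum_ia_ix^{i+m-1}\in N$ forces $a_i=0$ for $i\ge1$. Thus $\Omega=k$, and the columns $w_r=(t_0^r,0,\dots,0)^t$, $r\ge1$, satisfy (S3).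
\end{proof}

\subsection*{The left step}
Each step applies the theorems of Section~\ref{sec:rank} twice. The first application creates the new coefficient ring $D'$ and a bimodule containing $C$ in which the chosen elements are a $D'$-basis. At that point $D'$ and $C$ do not lie in a common ring, and the second application, with $m=1$, provides one.

\begin{proposition}\label{prop:stepL}
Every state $(D\subseteq C)$ has an extension $(D'\subseteq C')$ with $C\subseteq\sum_jD'u_j$ and $\Omega'=C$.
\end{proposition}

\begin{proof}
Apply Theorem~\ref{thm:left} to $T_1=\left(\begin{smallmatrix}D&C\\0&C\end{smallmatrix}\right)$ and $x_j=u_j$. This gives a division ring $D'\supseteq D$, a homomorphism $\rho:C\to M_m(D')$, which makes the row space $P=D'^m$ a $D'$-$C$-bimodule, and an injection $\xi:C\to P$ with $\xi(u_j)=\varepsilon_j$. Put $e=\varepsilon_1=\xi(1)$. Then $\xi(c)=ec$ for $c\in C$, and $de=\xi(d)=ed$ for $d\in D$.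

Next apply Theorem~\ref{thm:left}, with $m=1$, to $T_2=\left(\begin{smallmatrix}D'&P\\0&C\end{smallmatrix}\right)$ and $x_1=e$. This gives a division ring $C'$ and injections $\theta_2:D'\to C'$, $\rho_2:C\to C'$, $\xi_2:P\to C'$ with $\xi_2(e)=1$. We have $\xi_2(d'e)=\theta_2(d')$ for $d'\in D'$ and $\xi_2(ec)=\rho_2(c)$ for $c\in C$. For $d\in D$ the equality $de=ed$ gives $\theta_2(d)=\rho_2(d)$. So we may regard $D'$, $C$ and $P$ as subsets of $C'$, with $D\subseteq D'\cap C$, $e=1$ and $\varepsilon_j=eu_j=u_j$. Then $P=\bigoplus_jD'u_j$ is a $D'$-$C$-sub-bimodule of $C'$ containing $C$ and $D'$. This proves (S1) for $D'$, with $N'=P$, and the inclusion $C\subseteq\sum_jD'u_j$. For $c\in C$, the row $\xi(c)$ is the coordinate row of $c$ in the basis $(u_j)$, and $u_ic=\sum_j\rho(c)_{ij}u_j$. For a $T_2$-matrix $M$, the matrix $\widehat M$ is $M$ itself, read over $C'$.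

\smallskip
\emph{(L1) $C\cap D'=D$.} Let $c\in C\cap D'$. The $T_1$-matrix $\binom1c$ with row types $A,A$ and column type $B$ has $\widehat M$ with rows $\varepsilon_1$ and $c\varepsilon_1$, of rank $1$. So it has a factorization with $a+mb=1$, and $m\ge2$ gives $a=1$, $b=0$. Thus $1=d_1z$ and $c=d_2z$ with $d_i\in D$, $z\in C$, and $c=d_2d_1^{-1}\in D$.

\smallskip
\emph{(L2) If $c_1,\dots,c_s\in C$ and $\sum_k\rho(c_k)w_k=0$, then all $c_k=0$.} Let $M$ be the $T_1$-matrix with the $sm$ rows $(u_j\varepsilon_k\,|\,w_{kj})$ of type $A$ and the row $(c_1,\dots,c_s\,|\,0)$ of type $B$. Then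
\[
\widehat M=\begin{pmatrix}I_{sm}&w\\(\rho(c_1),\dots,\rho(c_s))&0\end{pmatrix},
\]
where $w$ is the column with blocks $w_1,\dots,w_s$, and \eqref{eq:schur} gives $\operatorname{rk}_{1,m}M=sm$. Take $\mathcal K$ and $H$, a matrix over $C$, from Lemma~\ref{lem:elimination}. Suppose that some $k\le s$ is not in $\mathcal K$. By part (b), for each $j$ there are $\lambda_{jil}\in D$ with
\[
(u_jH_k,w_{kj})=\sum_{l\in\mathcal K}\sum_i\lambda_{jil}\,(u_i\varepsilon_l,w_{li}).
\]
The coordinate $l\in\mathcal K$ reads $u_jH_{kl}=\sum_i\lambda_{jil}u_i\in N$ for all $j$, so $H_{kl}\in\Omega$ and $\lambda_{jil}=\pi(H_{kl})_{ji}$. The last coordinate then reads $w_k=\sum_{l\in\mathcal K}\pi(H_{kl})w_l$, contrary to (S3). Hence $\mathcal K=\{1,\dots,s\}$ and $H=I_s$, and part (a) gives $c_1=\dots=c_s=0$.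

\smallskip
\emph{(L3) The $v_l$ are right $D'$-independent.} Let $\sum_lv_ld_l=0$ with $d_l\in D'$. Let $M=\left(\begin{smallmatrix}I_n&d\\v&0\end{smallmatrix}\right)$ be the $T_2$-matrix with the rows $(\varepsilon_i\,|\,d_i)$ of type $A$, where $1=e\in P$, and the row $(v_1,\dots,v_n\,|\,0)$ of type $B$. By \eqref{eq:schur}, $\operatorname{rk}_{1,1}M=n$. Take $\mathcal K$ and $H$, a matrix over $C$, from Lemma~\ref{lem:elimination}. By part (b), for every $i$ there are $\lambda_{ik}\in D'$ with $(H_i,d_i)=\sum_{k\in\mathcal K}\lambda_{ik}(\varepsilon_k,d_k)$. So $H_{ik}=\lambda_{ik}\in C\cap D'=D$. By part (a), $vH=0$. If $k\in\mathcal K$, the $k$th column of $H$ is a nonzero column over $D$ annihilated by $v$, contrary to (S2). Hence $\mathcal K$ is empty, and $d_i=0$ for all $i$.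

\smallskip
\emph{(L4) $\Omega'=C$ and $\pi'=\rho$.} Since $PC\subseteq P$, we have $C\subseteq\Omega'$, and $\pi'$ agrees with $\rho$ on $C$. Let $z\in\Omega'$. Then $z=1z$ and $u_2z$ lie in $P$, so
\[
M=\begin{pmatrix}1&z\\u_2&u_2z\end{pmatrix}
\]
is a $T_2$-matrix with row types $A,A$ and column types $B,B$. Its rank over $C'$ is $1$, so it factors through a single middle label. If the label were $A$, then $1$ and $u_2$ would be left $D'$-multiples of one element of $P$, contrary to (S1) for $D'$. So the label is $B$, and $1=pc_1$, $z=pc_2$ with $p\in P$, $c_i\in C$. Hence $z=c_1^{-1}c_2\in C$.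

\smallskip
Now (L3) is (S2) for $D'$, and (L2) with (L4) is (S3) for $D'\subseteq C'$.
\end{proof}

\subsection*{The right step}
This step makes the $v_l$ span. It gives no new information on the $w_k$, so (S3) is preserved by showing that the stabilizer does not grow at all.

\begin{proposition}\label{prop:stepR}
Every state $(D\subseteq C)$ has an extension $(D'\subseteq C')$ with $C\subseteq\sum_lv_lD'$.
\end{proposition}

\begin{proof}
Apply Theorem~\ref{thm:right} to $T_1=\left(\begin{smallmatrix}C&C\\0&D\end{smallmatrix}\right)$ and $y_l=v_l$. This gives a division ring $D'\supseteq D$, a $C$-$D'$-bimodule structure on the column space $Y=D'^n$, and an injection $\xi:C\to Y$ with $\xi(v_l)=\varepsilon_l$. Put $e=\varepsilon_1=\xi(1)$. Then $\xi(c)=ce$ for $c\in C$, and $de=\xi(d)=ed$ for $d\in D$.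

Next apply Theorem~\ref{thm:left}, with $m=1$, to $T_2=\left(\begin{smallmatrix}C&Y\\0&D'\end{smallmatrix}\right)$ and $x_1=e$. This gives a division ring $C'$ and injections $\theta_2:C\to C'$, $\rho_2:D'\to C'$, $\xi_2:Y\to C'$ with $\xi_2(ce)=\theta_2(c)$ and $\xi_2(ed')=\rho_2(d')$; the maps $\theta_2$ and $\rho_2$ agree on $D$ because $de=ed$. Regard $C$, $D'$, $Y$ as subsets of $C'$. Then $e=1$, $\varepsilon_l=v_le=v_l$, and $Y=\bigoplus_lv_lD'$ is a $C$-$D'$-sub-bimodule of $C'$ containing $C$ and $D'$. This proves (S2) for $D'$ and the inclusion $C\subseteq\sum_lv_lD'$. For $c\in C$ the column $\xi(c)$ is the coordinate column of $c$ in the basis $(v_l)$, and for a $T_2$-matrix $M$ the matrix $\widehat M$ is $M$ read over $C'$.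

\smallskip
\emph{(R1) If $s\le n$ and $c_1,\dots,c_s\in C$ are right $D$-independent, then they are right $D'$-independent. Moreover $C\cap D'=D$.} Let $M=(c_1,\dots,c_s)$ be the $T_1$-matrix with one row of type $A$ and columns of type $B$. If the $c_i$ are right $D'$-dependent, the columns $\xi(c_i)$ of $\widehat M$ are dependent, so $M=\Gamma\Delta$ with $na+b\le s-1<n$. Then $a=0$, and the $c_i$ are right $D$-combinations of the $b\le s-1$ entries of $\Gamma$, a contradiction. If $c\in C\setminus D$, then $1,c$ are right $D$-independent, hence right $D'$-independent, so $c\notin D'$.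

\smallskip
\emph{(R2) If $c_1,\dots,c_q\in C$ are left $D$-independent and $\sum_iy_ic_i=0$ with $y_i\in Y$, then all $y_i\in C$.} Let $M=\left(\begin{smallmatrix}I_q&c\\y&0\end{smallmatrix}\right)$ be the $T_2$-matrix with the rows $(\varepsilon_i\,|\,c_i)$, where $1=e\in Y$, and the row $(y_1,\dots,y_q\,|\,0)$, all of type $A$. By \eqref{eq:schur}, $\operatorname{rk}_{1,1}M=q$. Take $\mathcal K$ and $H$, a matrix over $D'$, from Lemma~\ref{lem:elimination}. If $i\notin\mathcal K$, part (b) gives $(H_i,c_i)=\sum_{k\in\mathcal K}\kappa_k(\varepsilon_k,c_k)$ with $\kappa_k\in C$. Then $\kappa_k=H_{ik}\in C\cap D'=D$ and $c_i=\sum_{k\in\mathcal K}\kappa_kc_k$, contrary to the left $D$-independence. Hence $\mathcal K=\{1,\dots,q\}$ and $H=I_q$, and part (b) for the last row gives $(y_1,\dots,y_q,0)=\sum_k\kappa_k(\varepsilon_k,c_k)$ with $\kappa_k\in C$. So $y_k=\kappa_k\in C$.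

\smallskip
\emph{(R3) The $u_j$ are left $D'$-independent.} If $\sum_j\lambda_ju_j=0$ with $\lambda_j\in D'\subseteq Y$, then $\lambda_j\in C\cap D'=D$ by (R2) and (R1), and (S1) gives $\lambda_j=0$.

\smallskip
\emph{(R4) $\Omega'=\Omega$ and $\pi'=\pi$.} If $z\in\Omega$, then $u_iz=\sum_j\pi(z)_{ij}u_j\in N'$, so $z\in\Omega'$ and $\pi'(z)=\pi(z)$. Conversely let $z\in\Omega'$, and write $z=1z=\sum_i\lambda_iu_i$ and $u_jz=\sum_i\lambda_{ji}u_i$ with $\lambda_i,\lambda_{ji}\in D'$. Fix $j\ge2$, which is possible as $m\ge2$. Then $\sum_i(u_j\lambda_i-\lambda_{ji})u_i=0$ with coefficients in $Y$, so by (R2)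
\[
\kappa:=u_j\lambda_i-\lambda_{ji}\in C\qquad\text{for each }i.
\]
Since $u_j\notin D$, the elements $1,u_j$ are right $D$-independent. If $\kappa\notin D+u_jD$, then $1,u_j,\kappa$ are right $D$-independent, hence right $D'$-independent by (R1), because $n\ge3$; this contradicts the definition of $\kappa$. So $\kappa=d_1+u_jd_2$ with $d_1,d_2\in D$, and $u_j(\lambda_i-d_2)=\lambda_{ji}+d_1$. By (R1) the elements $1,u_j$ are right $D'$-independent, so $\lambda_i=d_2\in D$ and $\lambda_{ji}=-d_1\in D$. Thus $z\in N\subseteq C$ and $u_jz\in N$ for all $j$, that is, $z\in\Omega$.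

\smallskip
Now (R3) is (S1) for $D'$, and by (R4) condition (S3) for $D'\subseteq C'$ is the same as for $D\subseteq C$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:division}]
Let $(D_0\subseteq C_0)$ be the state of Lemma~\ref{lem:initial}, and let $(D_{i+1}\subseteq C_{i+1})$ be obtained from $(D_i\subseteq C_i)$ by Proposition~\ref{prop:stepL} for even $i$ and by Proposition~\ref{prop:stepR} for odd $i$. Put $D=\bigcup_iD_i$ and $C=\bigcup_iC_i$; these are division rings with $D\subseteq C$. A linear relation has finitely many coefficients, which lie in some $D_i$; so the $u_j$ are left $D$-independent and the $v_l$ are right $D$-independent. Every $c\in C$ lies in $C_i$ for an even $i$ and for an odd $i$, so $c\in\sum_jDu_j$ and $c\in\sum_lv_lD$. Hence $[C:D]_L=m$ and $[C:D]_R=n$.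

By Section~\ref{sec:W}, ${}_CW$ is $D^m$ with $c\in C$ acting as the matrix $\pi(c)$ defined by $u_ic=\sum_j\pi(c)_{ij}u_j$. Suppose $\sum_{k\le s}\pi(c_k)w_k=0$. Choose an even $i$ with $c_1,\dots,c_s\in C_i$. By Proposition~\ref{prop:stepL}, $C_i$ is the stabilizer in the state $(D_{i+1}\subseteq C_{i+1})$, and the homomorphism $C_i\to M_m(D_{i+1})$ of that state is the restriction of $\pi$, because coordinates with respect to the $u_j$ are unique. Condition (S3) gives $c_1=\dots=c_s=0$. So $w_1,w_2,\dots$ are left $C$-independent and $\dim({}_CW)=\infty$.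
\end{proof}

\begin{remark}
The hypothesis $m\ge2$ is used in Lemma~\ref{lem:initial}, (L1), (L4) and (R4). The second part of (R1) needs $n\ge2$, and the full hypothesis $n\ge3$ is used only in (R4). For $n=2$ the three elements $1,u_j,\kappa$ lie in the two-dimensional space $Y_{D'}$, so their dependence carries no information, and Proposition~\ref{prop:two} shows that for $m=2$ no other argument can replace this one.
\end{remark}

\section{Proof of Theorem~\ref{thm:left}}\label{sec:proofL}

We construct a left $T$-module $G$ whose endomorphism ring is a division ring, and we read off $\theta,\rho,\xi$ from the action of $T$ on $G$. The model is the construction of $\mathbb Q$ as the union of the torsion-free abelian groups that contain $\mathbb Z$ with finite quotient. An Euler characteristic $\chi$ takes the place of the rank of an abelian group, ``positive'' modules replace torsion-free groups, ``null'' modules replace finite groups, and $Te_A$ replaces $\mathbb Z$. The new feature is that $\chi$ can be negative. We abbreviate finitely generated to f.g. Modules are left $T$-modules.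

\subsection*{Modules and the Euler characteristic}
A module $N$ is the same as a triple $(U,V,\varphi)$ with $U=e_AN$ a left $A$-space, $V=e_BN$ a left $B$-space, and $\varphi=\varphi_N:X\otimes_BV\to U$ the $A$-linear map $x\otimes v\mapsto xv$. For instance $Te_A=(A,0,0)$, which is a simple module, and $Te_B=(X,B,\mathrm{id})$. Put
\[
v(N)=\dim_BV,\qquad c(N)=\dim_A\operatorname{coker}\varphi,\qquad k(N)=\dim_A\ker\varphi .
\]
A basis of $V$ together with elements of $U$ that give a basis of $\operatorname{coker}\varphi$ generates $N$. Conversely, the $e_B$-components of a generating set span $V$ and the $e_A$-components span $U$ modulo the image of $\varphi$. So $N$ is f.g.\ if and only if $v(N)$ and $c(N)$ are finite.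

If $\varphi$ is injective, these generators give an isomorphism of $N$ with the direct sum of $c(N)$ copies of $Te_A$ and $v(N)$ copies of $Te_B$, so $N$ is projective. The functor $X\otimes_B-$ is exact because $B$ is a division ring; hence injectivity of $\varphi$ passes to submodules. It holds for free modules. Therefore $N$ is projective if and only if $k(N)=0$, submodules of projective modules are projective, and every f.g.\ projective module is isomorphic to $(Te_A)^a\oplus(Te_B)^b$ with $a=c(N)$, $b=v(N)$.

For an exact sequence $0\to N'\to N\to N''\to0$ the snake lemma gives an exact sequence of left $A$-spaces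
\begin{equation}\label{eq:snake}
0\to\ker\varphi_{N'}\to\ker\varphi_N\to\ker\varphi_{N''}\to\operatorname{coker}\varphi_{N'}\to\operatorname{coker}\varphi_N\to\operatorname{coker}\varphi_{N''}\to0 .
\end{equation}
Call $N$ \emph{f.p.}\ if $v(N),c(N),k(N)$ are all finite. (Taking $N$ f.g.\ projective in \eqref{eq:snake}, one sees that these are the finitely presented modules.) For f.p.\ $N$ define
\[
\chi(N)=m\,v(N)+c(N)-k(N)\in\mathbb Z .
\]
Then $\chi\bigl((Te_A)^a\oplus(Te_B)^b\bigr)=a+mb$, the weight that occurs in $\operatorname{rk}_{1,m}$.

\begin{lemma}\label{lem:chi}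
\begin{enumerate}
\item[(a)] If $N$ is f.p.\ and $N'\subseteq N$ is f.g., then $N'$ and $N/N'$ are f.p.\ and $\chi(N)=\chi(N')+\chi(N/N')$.
\item[(b)] If $N'\subseteq N$ and $N'$, $N/N'$ are f.p., then $N$ is f.p.
\item[(c)] The kernel of a homomorphism between f.p.\ modules is f.g. If $L_1,L_2$ are f.g.\ submodules of an f.p.\ module, then $L_1\cap L_2$ is f.g.\ and $\chi(L_1+L_2)+\chi(L_1\cap L_2)=\chi(L_1)+\chi(L_2)$.
\item[(d)] Let $\mathcal L$ be a nonempty family of f.g.\ submodules of an f.p.\ module $N$, closed under sums of two members, on which $\chi$ is constant. Then $\mathcal L$ has a largest member.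
\end{enumerate}
\end{lemma}

\begin{proof}
Put $N''=N/N'$; then $v(N)=v(N')+v(N'')$. (a) By \eqref{eq:snake}, $k(N')\le k(N)$ and $k(N'')\le k(N)+c(N')$, and $N''$ is f.g. The alternating sum of the dimensions in \eqref{eq:snake} is zero, which gives the formula. (b) By \eqref{eq:snake}, $k(N)\le k(N')+k(N'')$ and $c(N)\le c(N')+c(N'')$. (c) Let $f:N\to L$ be a map of f.p.\ modules and $N'=\ker f$. Then $N''\cong fN$ is f.p.\ by (a), and $c(N')\le k(N'')+c(N)$, $v(N')\le v(N)$. If $L_1,L_2\subseteq L$, then $L_1\cap L_2$ is the kernel of $L_1\to L/L_2$, and the formula follows from (a) and $(L_1+L_2)/L_2\cong L_1/(L_1\cap L_2)$. (d) It suffices to show that every chain $L_1\subseteq L_2\subseteq\cdots$ in $\mathcal L$ stops, for then $\mathcal L$ has a maximal member, which is largest because $\mathcal L$ is closed under sums. Write $L_i=(U_i,V_i,\varphi_i)$. As $v(N)$ is finite, $V_i=V'$ is constant for large $i$. Then $k(L_i)$ and the image $U'$ of $X\otimes_BV'$ in $U$ are constant, so $c(L_i)=\dim_A(U_i/U')$ is constant and finite, and the chain $U_i$ stops.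
\end{proof}

\subsection*{Positive and null modules}
An f.p.\ module $N$ is \emph{nonnegative} if $\chi(L)\ge0$ for all f.g.\ $L\subseteq N$, \emph{positive} if $\chi(L)>0$ for all nonzero f.g.\ $L\subseteq N$, and \emph{null} if it is nonnegative and $\chi(N)=0$. Every f.g.\ projective module is positive, since its f.g.\ submodules are projective.

\begin{lemma}\label{lem:null}
\begin{enumerate}
\item[(a)] If $Z$ is null and $N$ is positive, then $\operatorname{Hom}_T(Z,N)=0$.
\item[(b)] If $Z$ is null and $Z_1\subseteq Z$ is f.g.\ with $\chi(Z_1)=0$, then $Z/Z_1$ is null.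
\item[(c)] If $N\subseteq N'$ and both $N$ and $N'/N$ are nonnegative, then $N'$ is nonnegative. If both are null, then $N'$ is null.
\item[(d)] Let $N\subseteq N'$ with $N$ positive and $N'/N$ null. Then there is a submodule $\tau\subseteq N'$ such that $N'/\tau$ is positive and $N\to N'/\tau$ is injective with null cokernel.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $f:Z\to N$ we have $\chi(fZ)=-\chi(\ker f)\le0$, so $fZ=0$.

(b) An f.g.\ submodule of $Z/Z_1$ has the form $L/Z_1$ with $L$ f.g., and $\chi(L/Z_1)=\chi(L)\ge0$. Also $\chi(Z/Z_1)=0$.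

(c) The module $N'$ is f.p., and for f.g.\ $L\subseteq N'$ we have $\chi(L)=\chi(L\cap N)+\chi((L+N)/N)\ge0$.

(d) By (c), $N'$ is nonnegative. Let $\mathcal L$ be the family of f.g.\ $L\subseteq N'$ with $\chi(L)=0$. It contains $0$, and it is closed under sums, because $\chi(L_1+L_2)+\chi(L_1\cap L_2)=0$ with both terms nonnegative. Let $\tau$ be its largest member. In $0=\chi(\tau)=\chi(\tau\cap N)+\chi((\tau+N)/N)$ both terms are nonnegative, so $\chi(\tau\cap N)=0$, and $\tau\cap N=0$ since $N$ is positive. A nonzero f.g.\ submodule $L/\tau$ of $N'/\tau$ has $\chi(L/\tau)=\chi(L)$, which is nonnegative and, as $L\notin\mathcal L$, nonzero. The cokernel of $N\to N'/\tau$ is the factor of the null module $N'/N$ by $(\tau+N)/N\cong\tau$, so it is null by (b).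
\end{proof}

\subsection*{The module $G$}
Put $P_0=Te_A$, so $\chi(P_0)=1$. Let $\mathcal N$ be the class of pairs $(N,i)$ with $N$ positive and $i:P_0\to N$ injective with null cokernel. A morphism $(N,i)\to(N',i')$ is a homomorphism $f$ with $fi=i'$. We have $(P_0,\mathrm{id})\in\mathcal N$, and $\chi(N)=1$ for all $(N,i)\in\mathcal N$.

There is at most one morphism between two pairs, because the difference of two morphisms factors through the null module $N/iP_0$, and Lemma~\ref{lem:null}(a) applies. Every morphism $f$ is injective: $\chi(fN)-1=\chi(fN/i'P_0)\ge0$ and $\chi(fN)=1-\chi(\ker f)$ give $\chi(\ker f)\le0$, and $N$ is positive.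

Recall that the pushout of $f:L_0\to N$ and an injective map $\alpha:L_0\to L$ is $N'=(N\oplus L)/\{(f(p),-\alpha(p)):p\in L_0\}$; the map $N\to N'$ is injective with cokernel $L/\alpha L_0$. We use it in the following form.
\begin{enumerate}
\item[$(*)$] \emph{Let $(N,i)\in\mathcal N$, let $\alpha:L_0\to L$ be injective with null cokernel, and let $f:L_0\to N$ be any map. Then there are a morphism $j:(N,i)\to(N'',i'')$ in $\mathcal N$ and a map $f'':L\to N''$ with $f''\alpha=jf$.}
\end{enumerate}
Indeed, let $N'$ be the pushout and $N''=N'/\tau$ as in Lemma~\ref{lem:null}(d), with the induced maps $j$ and $f''$. Put $i''=ji$. Then $N''/i''P_0$ is an extension of the null module $N''/jN$ by the null module $N/iP_0$, hence null.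

Taking $\alpha=i_1:P_0\to N_1$ and $f=i$ in $(*)$, we see that any two pairs $(N,i)$, $(N_1,i_1)$ admit morphisms to a common third pair. All modules $N$ are factors of modules $T^r$, so we can choose a set of representatives of the isomorphism classes of pairs; ordered by the existence of a morphism, it is a directed set. Let $G$ be the direct limit of the modules $N$. The transition maps are injective, so we regard each $N$ as a submodule of $G$; then $G$ is the directed union of these submodules, each f.g.\ submodule of $G$ lies in one of them, and all maps $i$ become one inclusion $\iota:P_0\to G$.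

\begin{lemma}\label{lem:extension}
Let $\alpha:L_0\to L$ be an injective map of f.p.\ modules with null cokernel. Then $\operatorname{Hom}_T(L,G)\to\operatorname{Hom}_T(L_0,G)$, $g\mapsto g\alpha$, is bijective.
\end{lemma}

\begin{proof}
If $g\alpha=0$, then $g$ induces a map from the null module $L/\alpha L_0$ to some positive $N\subseteq G$, so $g=0$ by Lemma~\ref{lem:null}(a). Given $f:L_0\to G$, choose $N$ containing $fL_0$; then $(*)$ gives $f'':L\to N''\subseteq G$ with $f''\alpha=f$.
\end{proof}

\begin{lemma}\label{lem:division}
Restriction $\operatorname{End}_T(G)\to\operatorname{Hom}_T(P_0,G)$ is bijective, and $\operatorname{End}_T(G)$ is a division ring.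
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:extension}, a map $P_0\to G$ extends uniquely to each $N$. By uniqueness the extensions are compatible, so the map extends uniquely to $G$. Let $0\ne\gamma\in\operatorname{End}_T(G)$ and $g=\gamma\iota\ne0$, with image in $N$. The map $g:P_0\to N$ is injective because $P_0$ is simple. Its cokernel is null: $\chi(N/gP_0)=0$, and $\chi(L/gP_0)=\chi(L)-1\ge0$ for f.g.\ $L$ with $gP_0\subseteq L\subseteq N$, since $N$ is positive and $\chi$ takes integer values. By Lemma~\ref{lem:extension} there is $j:N\to G$ with $jg=\iota$. Let $\gamma'\in\operatorname{End}_T(G)$ extend $j\iota$. Then $\gamma'|_N$ and $j$ agree on $P_0$, hence on $N$, and $\gamma'\gamma\iota=jg=\iota$, so $\gamma'\gamma=1$. A nonzero ring in which every nonzero element has a left inverse is a division ring.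
\end{proof}

Put $F=\operatorname{End}_T(G)^{\mathrm{op}}$. Then $G$ is a $T$-$F$-bimodule and $\operatorname{Hom}_T(-,G)$ takes values in right $F$-spaces. Evaluation at the idempotent identifies $\operatorname{Hom}_T(Te_A,G)$ with $e_AG$ and $\operatorname{Hom}_T(Te_B,G)$ with $e_BG$; we write $\iota$ also for $\iota(e_A)$. By Lemma~\ref{lem:division}, $e_AG=\iota F$ has dimension $1$.

\subsection*{Full maps and the representation}
We have $\operatorname{Hom}_T(Te_i,Te_j)=e_iTe_j$, acting by right multiplication. So a $T$-matrix $M$, acting on rows by right multiplication, represents a map $\alpha:P\to Q$, where $P$ and $Q$ are the direct sums of the modules $Te_i$ over the row types and over the column types; the product $\Gamma\Delta$ represents the map of $\Gamma$ followed by the map of $\Delta$. For a map $\alpha:P\to Q$ of f.g.\ projective modules let $\operatorname{rk}\alpha$ be the least $\chi(Z)$ over factorizations $P\to Z\to Q$ with $Z$ f.g.\ projective. If $M$ represents $\alpha$, then $\operatorname{rk}\alpha=\operatorname{rk}_{1,m}M$. Moreover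
\begin{equation}\label{eq:rk}
\operatorname{rk}\alpha=\min\{\chi(L): L\text{ f.g.},\ \alpha P\subseteq L\subseteq Q\},
\end{equation}
because each such $L$ is projective and gives a factorization, and conversely the image $L$ of $Z$ in $Q$ has $\chi(L)=\chi(Z)-\chi(\ker(Z\to Q))\le\chi(Z)$.

Call $\alpha$ \emph{full} if $\chi(P)=\chi(Q)=\operatorname{rk}\alpha$. A full map is injective, since $\chi(\ker\alpha)=\chi(P)-\chi(\alpha P)\le0$ by \eqref{eq:rk} and $P$ is positive. Its cokernel is null, since $\chi(Q/\alpha P)=0$ and $\chi(L/\alpha P)=\chi(L)-\operatorname{rk}\alpha\ge0$ for $L$ as in \eqref{eq:rk}. By Lemma~\ref{lem:extension}, \emph{a full map induces a bijection $\operatorname{Hom}_T(Q,G)\to\operatorname{Hom}_T(P,G)$.}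

The map $(Te_A)^m\to Te_B$ represented by the column $(x_1,\dots,x_m)^t$ is full. Indeed, a factorization with $a+mb<m$ has $b=0$ and $a<m$, and it would express the $x_i$ as left $A$-combinations of $a$ elements of $X$. Hence $e_BG\to(e_AG)^m$, $h\mapsto(x_ih)_i$, is an isomorphism of right $F$-spaces. So $\dim(e_BG)_F=m$, and
\begin{equation}\label{eq:dim}
\dim\operatorname{Hom}_T(P,G)_F=\chi(P)\qquad\text{for every f.g.\ projective }P .
\end{equation}
Let $h_1,\dots,h_m$ be the basis of $e_BG$ with $x_ih_j=\delta_{ij}\iota$, and define $\theta,\rho,\xi$ by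
\[
a\iota=\iota\,\theta(a),\qquad bh_j=\sum_ih_i\,\rho(b)_{ij},\qquad xh_j=\iota\,\xi(x)_j .
\]
Thus $\theta(a)$, $\rho(b)$, $\xi(x)$ are the matrices of the $F$-linear maps $e_AG\to e_AG$, $e_BG\to e_BG$, $e_BG\to e_AG$ given by left multiplication. It follows that $\theta$ and $\rho$ are ring homomorphisms, that $\xi$ is additive with $\xi(axb)=\theta(a)\xi(x)\rho(b)$, and that $\xi(x_i)=\varepsilon_i$. If $M$ represents $\alpha:P\to Q$, then $\alpha^\sharp:\operatorname{Hom}_T(Q,G)\to\operatorname{Hom}_T(P,G)$, $g\mapsto g\alpha$, sends a family $(g_j)$ indexed by the columns of $M$ to the family $(\sum_jM_{ij}g_j)_i$, and its matrix in the chosen bases is $\widehat M$. It remains to prove that the image of $\alpha^\sharp$ has dimension $r=\operatorname{rk}\alpha$.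

\subsection*{The rank of $\alpha^\sharp$}
By \eqref{eq:rk} choose an f.g.\ $Q_1$ with $\alpha P\subseteq Q_1\subseteq Q$ and $\chi(Q_1)=r$. Then $\alpha^\sharp$ is the composite
\[
\operatorname{Hom}_T(Q,G)\to\operatorname{Hom}_T(Q_1,G)\to\operatorname{Hom}_T(P,G),
\]
whose middle term has dimension $r$ by \eqref{eq:dim}. We show that the second map is injective and the first is surjective.

\emph{Injectivity.} Let $f:Q_1\to G$ be nonzero with $f\alpha=0$. The image $fQ_1$ lies in a positive module $N$, so $\chi(fQ_1)>0$. Then $\ker f$ is f.g., contains $\alpha P$, and has $\chi(\ker f)=r-\chi(fQ_1)<r$, contrary to \eqref{eq:rk}.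

\emph{Surjectivity.} We complete the inclusion $Q_1\to Q$ to a full map by adding copies of $Te_A$ to the domain; these have weight $1$, so the rank can be raised one unit at a time. Consider maps $\gamma:Q'=Q_1\oplus(Te_A)^s\to Q$ that restrict to the inclusion on $Q_1$ and satisfy $\operatorname{rk}\gamma=r+s$. For $s=0$ the inclusion is such a map: its rank is at most $\chi(Q_1)=r$, and at least $r$ because $\alpha$ factors through it. Always $r+s\le\chi(Q)$. Choose $\gamma$ with $s$ maximal and put $r'=r+s=\chi(Q')$.

Let $\mathcal L$ be the family of f.g.\ $L$ with $\gamma Q'\subseteq L\subseteq Q$ and $\chi(L)=r'$. By \eqref{eq:rk} it is nonempty, and every f.g.\ $L\supseteq\gamma Q'$ has $\chi(L)\ge r'$. For $L_1,L_2\in\mathcal L$ both terms in $\chi(L_1+L_2)+\chi(L_1\cap L_2)=2r'$ are at least $r'$, so $L_1+L_2\in\mathcal L$. Let $Q^*$ be the largest member of $\mathcal L$, given by Lemma~\ref{lem:chi}(d). For $y\in e_AQ$, extend $\gamma$ to $Q'\oplus Te_A\to Q$ by $e_A\mapsto y$. The rank of this map is at most $r'+1$, and it is not $r'+1$ by the maximality of $s$. So by \eqref{eq:rk} there is an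 f.g.\ $L\supseteq\gamma Q'+Ty$ with $\chi(L)\le r'$; then $L\in\mathcal L$ and $y\in Q^*$. Thus $e_AQ\subseteq Q^*$.

Write $Q=(U,V,\varphi)$ and $Q^*=(U,V^*,\varphi^*)$, with $a=c(Q)$, $b=v(Q)$, $b^*=v(Q^*)$. As $\varphi$ is injective, $\operatorname{coker}\varphi^*$ has a subspace isomorphic to $X\otimes_B(V/V^*)\cong X^{b-b^*}$ with factor space $\operatorname{coker}\varphi$. Since $\dim({}_AX)\ge m$, we get
\[
r'=\chi(Q^*)=mb^*+c(Q^*)\ge mb^*+a+m(b-b^*)=\chi(Q).
\]
Hence $r'=\chi(Q)$ and $\gamma$ is full. Then $\operatorname{Hom}_T(Q,G)\to\operatorname{Hom}_T(Q_1,G)\oplus\operatorname{Hom}_T((Te_A)^s,G)$ is bijective, and its first component, restriction to $Q_1$, is surjective.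

Therefore $\operatorname{rank}\widehat M=r=\operatorname{rk}_{1,m}M$. This proves Theorem~\ref{thm:left}, and with it Theorems~\ref{thm:right}, \ref{thm:division} and~\ref{thm:main}. \qed
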